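# A determinant criterion for absolute continuity of $\omega\mapsto\omega+\int_0^{\cdot}u_s(\omega)\,ds$ on Wiener space

## 1. A Lipschitz bound with a square-integrable constant

Write $\gamma_n$ for the standard Gaussian measure on $\mathbb R^n$, with density $\varphi_n$, and $\|\cdot\|$ for the Hilbert–Schmidt (HS) norm of a matrix or operator; it dominates the operator norm. $C_b^\infty$ means smooth and bounded together with all derivatives. The whole lecture turns on the following function $g$.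

**Lemma 1.** There is an absolute constant $C$ such that for all $n$ and all $w\in C_b^\infty(\mathbb R^n;\mathbb R^n)$ there is a Borel function $g:\mathbb R^n\to[0,\infty]$ with $\|g\|_{L^2(\gamma_n)}\le C\,\big\|\,\|\nabla w\|\,\big\|_{L^2(\gamma_n)}$ and
$$|w(x)-w(y)|\le |x-y|\,\big(g(x)+g(y)\big)\qquad\text{for all }x,y\in\mathbb R^n. \tag{1}$$

Two features matter. The constant $C$ does not depend on $n$. And (1) compares two arbitrary points, using only the values of $g$ at those two points.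

One cannot take $g=\|\nabla w\|$, or a multiple of it. On $\mathbb R$, let $w$ be smooth, $w=0$ on $(-\infty,0]$ and $w=1$ on $[1,\infty)$. At $x=0$, $y=1$ both derivatives vanish, but $w(x)\ne w(y)$. So $g(x)$ must know what $\nabla w$ does near $x$; it will be built from averages of the derivative at all scales.

Here is what $g$ is for. Suppose $\Phi=\mathrm{id}+V$ on $\mathbb R^n$, with $n$ huge, and $V=V_k+w$, where $V_k$ is a fixed smooth map depending on few coordinates and $\nabla w$ is small in $L^2(\gamma_n)$. By Chebyshev, $\{g\le\eta/2\}$ carries almost all the mass, with an estimate that does not see $n$. By (1), $w$ is $\eta$-Lipschitz *on this set*. So on most of the space $\Phi$ is a small Lipschitz perturbation of $\mathrm{id}+V_k$, and we can bound how many preimages a point has there by a number depending on $V_k$ only. Counting preimages uniformly in the dimension is what decides whether certain transformations of Wiener space preserve null sets. We now set up that problem;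 Lemma 1 is proved in Section 5.

## 2. The transformation $T$ and the Carleman–Fredholm determinant

Let $\Omega=C_0([0,1])$ with Wiener measure $P$ and canonical process $W_t(\omega)=\omega_t$. Let $H=L^2([0,1])$ with norm $|\cdot|$, and for $h\in H$ put $W(h)=\int_0^1h_t\,dW_t$ and $\hat h(t)=\int_0^th_s\,ds$.

**Malliavin derivative.** For $F=f(W(k_1),\dots,W(k_l))$ with $f\in C_b^\infty$, $D_sF=\sum_i\partial_if(W(k_1),\dots,W(k_l))\,k_i(s)$; this is closed and extends to $\mathbb D^{1,2}$. For example $D_sW_t=\mathbf 1_{\{s<t\}}$.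

**The space $\mathbb L^{1,2}$.** This is $L^2([0,1];\mathbb D^{1,2})$: the measurable processes $u$ with
$$\|u\|_{\mathbb L^{1,2}}^2=E\int_0^1u_t^2\,dt+E\int_0^1\!\!\int_0^1(D_su_t)^2\,ds\,dt<\infty .$$
Such a $u$ is an $H$-valued random variable, and $(\nabla u\,z)_t=\int_0^1D_su_t\,z_s\,ds$ defines a.s. an HS operator $\nabla u$ on $H$: the derivative of $u$ in the direction $\hat z$. Finite sums $\sum_jF_jh_j$, with $F_j$ as above and $h_j\in H$, are dense in $\mathbb L^{1,2}$.

**The transformation.** $T(\omega)=\omega+\widehat{u(\omega)}$, that is, $T(\omega)_t=\omega_t+\int_0^tu_s(\omega)\,ds$.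

**The determinant.** For an HS operator $B$ with eigenvalues $\lambda_i$ (algebraic multiplicity), let $\det_2(I+B)=\prod_i(1+\lambda_i)e^{-\lambda_i}$, and $d_c(-Du)=\det_2(I+\nabla u)$. Replacing $B$ by its adjoint does not change this for real $B$, so it does not matter which variable of the kernel one integrates. The facts we use (Simon, *Trace Ideals*, Ch. 9): $B\mapsto\det_2(I+B)$ is continuous in HS norm, and $\det_2(I+B)\ne0$ iff $I+B$ is invertible.

The factors $e^{-\lambda_i}$ are needed because an HS operator need not have a trace. Take $u_t=W_t$: the kernel is $\mathbf 1_{\{s<t\}}$ and $(\nabla u\,z)_t=\int_0^tz_s\,ds$. Its HS norm squared is $\frac12$, but its singular values $\frac{2}{(2j-1)\pi}$ are not summable. An eigenvector with $\lambda\neq0$ would satisfy $\lambda z'=z$, $z(0)=0$, so $z=0$. There is no nonzero eigenvalue, and $d_c(-Du)=1$.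

**A quantitative form of invertibility.** Put $m(B)=\inf_{|z|=1}|(I+B)z|$. Then $|m(B)-m(B')|\le\|B-B'\|$. Since $B$ is compact, the Fredholm alternative says that $I+B$ is invertible iff it is injective; so
$$\det\nolimits_2(I+B)\neq0\iff m(B)>0\iff \ker(I+B)=\{0\}. \tag{2}$$
(If $I+B$ is invertible then $m(B)\geq\|(I+B)^{-1}\|_{op}^{-1}>0$; the rest is immediate.)

Two results are known. (i) If $u$ is *elementary*, $u_t=\sum_{j\le N}\psi_j(W(e_1),\dots,W(e_N))e_j(t)$ with $e_j$ orthonormal and $\psi_j$ smooth, and $d_c(-Du)\ne0$ a.s., then $P\circ T^{-1}\ll P$. (ii) (Nualart–Zakai) The same holds for $u=\sum_{i\le N}F_ie_i$ with $F_i\in\mathbb D^{2,2}$. Is it true for every $u\in\mathbb L^{1,2}$, where there may be infinitely many directions and only one derivative? The answer is yes, and the condition is also necessary.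

**Theorem A.** Let $u\in\mathbb L^{1,2}$ and $\Omega_+=\{d_c(-Du)\ne0\}$. Then $(\mathbf 1_{\Omega_+}P)\circ T^{-1}\ll P$. In particular, if $d_c(-Du)\ne0$ a.s., then $P\circ T^{-1}\ll P$.

**Theorem B (Sard-type converse).** Let $u\in\mathbb L^{1,2}$ and $\Omega_0=\{d_c(-Du)=0\}$. Then there is a Borel set $\Omega_0'\subset\Omega_0$ with $P(\Omega_0\setminus\Omega_0')=0$ and $P(T(\Omega_0'))=0$ (for a suitable version of $u$). Hence $(\mathbf 1_{\Omega_0}P)\circ T^{-1}\perp P$.

**Corollary.** For $u\in\mathbb L^{1,2}$, the Lebesgue decomposition of $P\circ T^{-1}$ with respect to $P$ is $(\mathbf 1_{\Omega_+}P)\circ T^{-1}+(\mathbf 1_{\Omega_0}P)\circ T^{-1}$. Thus $P\circ T^{-1}\ll P$ if and only if $d_c(-Du)\ne0$ a.s.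

**Theorem C.** All of this holds, apart from the explicit set $\Omega_0'$ being tied to one version, for $u\in\mathbb D^{1,p}_{loc}(H)$ with any $p>1$, in particular for $u\in\mathbb L^{1,2}_{loc}$. (The spaces are recalled in Section 9.)

## 3. Gaussian coordinates, and drifts in one direction

**Coordinates.** Let $e_1=1$, $e_{i+1}(t)=\sqrt2\cos(i\pi t)$, an orthonormal basis of $H$, and
$$X_i(\omega)=e_i(1)\omega_1-\int_0^1e_i'(t)\,\omega_t\,dt .$$
This is a continuous linear functional of $\omega$. Integration by parts shows $X_i=W(e_i)$ a.s., and $X_i(\hat h)=\langle h,e_i\rangle$, so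
$$X_i(\omega+\hat h)=X_i(\omega)+\langle h,e_i\rangle\quad\text{for all }\omega\in\Omega,\ h\in H. \tag{3}$$
Put $H_m=\mathrm{span}(e_1,\dots,e_m)\cong\mathbb R^m$ and $X^{(m)}=(X_1,\dots,X_m)$. Write $\omega=\sum_{i\le m}x_i\hat e_i+\xi$ with $x=X^{(m)}(\omega)$. By (3), $X_i(\xi)=0$ for $i\le m$, so $\omega\leftrightarrow(x,\xi)$ identifies $\Omega$ with $\mathbb R^m\times\{\xi:X_1(\xi)=\dots=X_m(\xi)=0\}$. Since $E[X_i\omega_t]=\int_0^te_i=\hat e_i(t)$, we get $E[X_j\xi_t]=\hat e_j(t)-\hat e_j(t)=0$; everything is jointly Gaussian, so $\xi$ is independent of $X^{(m)}$. Hence $P=\gamma_m\otimes P_m^\perp$ in the coordinates $(x,\xi)$.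

**One direction.** Let $u=\psi(X_1)e_1$ with $\psi$ smooth. In the coordinates $(x,\xi)$ with $m=1$, $T(x,\xi)=(\phi(x),\xi)$ where $\phi(x)=x+\psi(x)$. The operator $\nabla u=\psi'(X_1)\,e_1\otimes e_1$ has rank one, so $d_c(-Du)=\phi'(X_1)\,e^{-\psi'(X_1)}$. Near a point with $\phi'\ne0$, $\phi$ is a diffeomorphism; countably many such neighborhoods cover $\{\phi'\neq0\}$, so preimages of null sets meet $\{\phi'\ne0\}$ in null sets. On $\{\phi'=0\}$, Sard's theorem says the image is null. These are Theorems A and B in this case.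

Taking $\psi(x)=-x$ gives $u_t=-\omega_1$ and $T(\omega)_t=\omega_t-t\omega_1$. All images vanish at time $1$, and $P(\omega_1=0)=0$: the image law is singular, and indeed $d_c(-Du)=(1-1)e^{1}=0$. If instead $\psi$ is smooth with $\psi(x)=-x$ on $[-1,1]$, then the part of $P$ on $\{|X_1|\le1\}$ is sent into the null set $\{X_1=0\}$, while $\phi$ may be regular elsewhere. This is why Theorem A is stated on $\Omega_+$.

## 4. The multiplicity of finite-dimensional approximations

The natural plan is to approximate $u$ by smooth finite-dimensional drifts and pass to the limit.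

Let $v=\sum_{j\le m}V_j(X^{(m)})e_j$ with $V\in C_b^\infty(\mathbb R^m;\mathbb R^m)$, and $\Phi=\mathrm{id}+V$. The transformation is $(x,\xi)\mapsto(\Phi(x),\xi)$. Let $\nabla V(x)$ be the Jacobian operator and
$$\Lambda_v=|\det(I+\nabla V)|\,e^{-\langle x,V\rangle-|V|^2/2}=|d_c(-Dv)|\exp\!\big(-\delta(v)-\tfrac12|v|^2\big),\tag{4}$$
where $\delta(v)=\langle X,V(X)\rangle-\mathrm{Tr}\,\nabla V(X)$, with $X=X^{(m)}$, is the Skorohod integral; the second equality holds because $d_c(-Dv)=\det(I+\nabla V)e^{-\mathrm{Tr}\nabla V}$. Since $\varphi_m(x+V)=\varphi_m(x)e^{-\langle x,V\rangle-|V|^2/2}$,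
$$\varphi_m(\Phi(x))\,|\det\nabla\Phi(x)|=\Lambda_v(x)\,\varphi_m(x).\tag{5}$$
For a Borel set $A\subset\{\det\nabla\Phi\ne0\}$ and $f\ge0$ on $\mathbb R^m$, (5) and the area formula give
$$\int_Af(\Phi)\,d\gamma_m=\int_A\frac{f(\Phi)}{\Lambda_v}\,\varphi_m(\Phi)\,|\det\nabla\Phi|\,dx=\int f(y)\Big(\sum_{x\in A,\ \Phi(x)=y}\frac1{\Lambda_v(x)}\Big)\gamma_m(dy).$$
So on $\{\Lambda_v\ge1/R\}$ the image density is at most $R$ times the number of preimages of $y$ in $A$. The bound on $\Lambda_v$ survives a limit, because $\Lambda_v$ converges in probability along good approximations. If the number of preimages were bounded as well, we would have densities bounded uniformly in the approximation, and such a bound passes to a weak limit.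

It is the multiplicity that is not under control. Here is an explicit drift. Let $\psi(x)=-2x\exp\big(1-\frac1{1-x^2}\big)$ for $|x|<1$ and $\psi=0$ otherwise: an odd smooth function with $\psi'(0)=-2$. Put $\phi=\mathrm{id}+\psi$, so $\phi'(0)=-1$ and $\phi(\pm1)=\pm1$. Fix a small $x_+\in(0,1)$ with $\phi(x_+)=-c<0$; then $\phi(-x_+)=c$. By the intermediate value theorem each $y$ with $|y|<\min(c,1)$ has a preimage in each of $(-1,-x_+)$, $(-x_+,x_+)$, $(x_+,1)$: at least three. Now choose $a_j>0$ with $\sum_ja_j<\infty$ and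
$$u=\sum_j\psi_j(X_j)\,e_j,\qquad\psi_j(x)=a_j\psi(x/a_j).$$
Since $P(|X_j|\le a_j)\le 2a_j/\sqrt{2\pi}\le a_j$, we have $E\psi_j(X_j)^2\le a_j^2\|\psi\|_\infty^2$ and $E\psi_j'(X_j)^2\le a_j\|\psi'\|_\infty^2$, so $u\in\mathbb L^{1,2}$. The function $1+\psi'$ is real-analytic and not identically zero on $(-1,1)$ and equals $1$ for $|x|\ge1$, so its zeros are countable. By Borel–Cantelli, a.s. only finitely many factors of $d_c(-Du)=\prod_j(1+\psi_j'(X_j))e^{-\psi_j'(X_j)}$ differ from $1$; so $d_c(-Du)\ne0$ a.s. Yet the approximation by the first $n$ coordinates has at least $3^n$ preimages over every point of $\prod_{j\le n}\big(-\min(c,1)a_j,\min(c,1)a_j\big)$, a set of positive measure. No bound on the multiplicity over the whole space can be uniform in $n$.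

In this example the cure is visible: discard the event that $|X_j|\le a_j$ for some $j>k$. Its probability is at most $\sum_{j>k}a_j$, and for two points $x,y$ outside it, $\Phi_n(x)=\Phi_n(y)$ forces $x_j=y_j$ for all $j>k$. So the multiplicity there is at most that of the first $k$ coordinates. For a general $u$ there is no product structure. We can still discard the points where $\|\nabla V_n-\nabla V_k\|$ is large, but smallness of this derivative *at* $x$ and *at* $y$ gives no bound for $(V_n-V_k)(x)-(V_n-V_k)(y)$, as the step function of Section 1 shows. This is exactly the gap that (1) fills. A constant in Lemma 1 depending on the dimension would not do, because nothing relates the dimensions of our approximations to the speed of their convergence.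

## 5. Ornstein–Uhlenbeck averages: proof of Lemma 1

Let $Z$ be standard Gaussian in $\mathbb R^n$ and $P_tf(x)=Ef(e^{-t}x+\sqrt{1-e^{-2t}}\,Z)$, the Ornstein–Uhlenbeck semigroup. With $J_j$ the projection on the $j$-th chaos of $L^2(\gamma_n)$, $P_t=\sum_je^{-jt}J_j$, and its generator $L$ acts as $-j$ on the $j$-th chaos. We compare $w(x)$ with the average $P_tw(x)$ at time $t=|x-y|^2$, do the same at $y$, and compare the two averages:
$$w(x)-w(y)=[w(x)-P_tw(x)]+[P_tw(x)-P_tw(y)]+[P_tw(y)-w(y)].$$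

**Step 1: a maximal inequality without dimension.** *This controls suprema over all times.* Claim: for $q>1$ and $f\ge0$ in $L^q(\gamma_n)$, $\|\sup_{s>0,\,s\in\mathbb Q}P_sf\|_q\le\frac q{q-1}\|f\|_q$.

Let $\beta$ be Brownian motion in $\mathbb R^n$ and $Y_t=e^{-t}\beta(e^{2t})$, a Gaussian process with law $\gamma_n$ at each time and covariance $e^{-|t-s|}I$. For $r\le s\le t$, $Y_t-e^{-(t-s)}Y_s$ has covariance $\big(e^{-(t-r)}-e^{-(t-s)}e^{-(s-r)}\big)I=0$ with $Y_r$ and variance $(1-e^{-2(t-s)})I$. Hence $E[F(Y_t)\mid Y_r,r\le s]=P_{t-s}F(Y_s)$. The covariance is invariant under time reversal, so also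
$$M_t:=E[f(Y_0)\mid Y_s,\ s\ge t]=P_tf(Y_t),\qquad E[M_t\mid Y_0]=P_tP_tf(Y_0)=P_{2t}f(Y_0).$$
For times $0<t_1<\dots<t_r$, the sequence $M_{t_r},\dots,M_{t_1}$ is a nonnegative martingale with $\|M_{t_1}\|_q\le\|f\|_q$, so $\|\max_iM_{t_i}\|_q\le\frac q{q-1}\|f\|_q$ by Doob. Since $\max_iP_{2t_i}f(Y_0)\le E[\max_iM_{t_i}\mid Y_0]$, the same bound holds for $\max_iP_{2t_i}f$. Increase the finite set of times to all positive rationals and use monotone convergence.

**Step 2: $w-P_tw$ is of order $\sqrt t$.** *This handles the first and third brackets.* Let $z=\sqrt{-L}\,w=\sum_j\sqrt j\,J_jw$. Then $\|z\|_2^2=\sum_jj\|J_jw\|_2^2=E\|\nabla w\|^2$, the expectation being under $\gamma_n$. For $t>0$ put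
$$K(s,t)=\pi^{-1/2}\big(s^{-1/2}-\mathbf 1_{\{s>t\}}(s-t)^{-1/2}\big).$$
On $(0,t)$, $\int s^{-1/2}ds=2\sqrt t$; on $(t,\infty)$ the sign is negative and $\int_t^R\big((s-t)^{-1/2}-s^{-1/2}\big)ds=2\sqrt{R-t}-2\sqrt R+2\sqrt t\to2\sqrt t$. So
$$\int_0^\infty|K(s,t)|\,ds=\tfrac4{\sqrt\pi}\sqrt t .$$
From $\lambda^{-1/2}=\pi^{-1/2}\int_0^\infty s^{-1/2}e^{-s\lambda}ds$ for $\lambda>0$ we get $\int_0^\infty K(s,t)e^{-s\lambda}ds=\lambda^{-1/2}(1-e^{-t\lambda})$, so
$$1-e^{-t\lambda}=\sqrt\lambda\int_0^\infty K(s,t)\,e^{-s\lambda}\,ds\qquad(\lambda\ge0),$$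
both sides being $0$ at $\lambda=0$. Taking $\lambda=j$ on each chaos,
$$w-P_tw=\int_0^\infty K(s,t)\,P_sz\,ds\tag{6}$$
in $L^2(\gamma_n)$; the integral converges because $\|P_sz\|_2\le\|z\|_2$ and $K(\cdot,t)\in L^1$. Hence (6) holds a.e. for each fixed $t$.

We need one null set for all $t$. The kernel of $P_s$ with respect to $\gamma_n$ is
$$(1-e^{-2s})^{-n/2}\exp\Big(-\frac{e^{-2s}|x|^2-2e^{-s}\langle x,y\rangle+e^{-2s}|y|^2}{2(1-e^{-2s})}\Big).$$
For $(s,x)$ in a compact subset of $(0,\infty)\times\mathbb R^n$ it is at most a constant times $e^{c|y|}$ for some $c$, which lies in $L^2(\gamma_n)$; by dominated convergence it depends continuously on $(s,x)$ in $L^2(\gamma_n)$. As $z\in L^2$, the functions $P_sz(x)$ and $P_s|z|(x)$ are continuous on $(0,\infty)\times\mathbb R^n$. Let $z^*=\sup_{s>0}P_s|z|$. By continuity the supremum may be taken over rationals, so $\|z^*\|_2\le2\|z\|_2$ by Step 1.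

Let $z^*(x)<\infty$. For $t<t'$ the difference $K(\cdot,t)-K(\cdot,t')$ is, after a shift by $t$, the function $-K(\cdot,t'-t)$, up to sign, so its $L^1$ norm is $\frac4{\sqrt\pi}\sqrt{t'-t}$. Since $|P_sz(x)|\le z^*(x)$, the right side of (6) at $x$ is continuous in $t$. So is $P_tw(x)$, since $w$ is bounded and continuous. Let $N$ be the Borel null set where $z^*=\infty$ or (6) fails for some rational $t$. Then
$$|w(x)-P_tw(x)|\le\tfrac4{\sqrt\pi}\sqrt t\;z^*(x)\qquad\text{for all }t>0,\ x\notin N.\tag{7}$$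

**Step 3: $P_tw$ is Lipschitz at scale $\sqrt t$ around $x$.** *This handles the middle bracket, using the value of a maximal function at $x$ only.* Let $q=\|\nabla w\|$, bounded and continuous, and $g_2=\big(\sup_{s>0}P_sq^{3/2}\big)^{2/3}$; again rationals suffice. Step 1 in $L^{4/3}$ has constant $\frac{4/3}{1/3}=4$, so
$$\|g_2\|_2=\big\|\sup_sP_sq^{3/2}\big\|_{4/3}^{2/3}\le\big(4\|q^{3/2}\|_{4/3}\big)^{2/3}=4^{2/3}\|q\|_2 .$$
From $\nabla P_tw=e^{-t}P_t\nabla w$ we get $\|\nabla P_tw\|\le P_tq$. Let $|h|\le\sqrt t$ and $b=e^{-t}h/\sqrt{1-e^{-2t}}$, so that $|b|^2=|h|^2/(e^{2t}-1)\le t/(2t)=\frac12$. Translating $Z$ by $b$ (Cameron–Martin) and using Hölder with exponents $\frac32,3$,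
$$P_tq(x+h)=E\Big[q\big(e^{-t}x+\sqrt{1-e^{-2t}}\,Z\big)e^{\langle b,Z\rangle-|b|^2/2}\Big]\le\big(P_tq^{3/2}(x)\big)^{2/3}\Big(E\,e^{3\langle b,Z\rangle-\frac32|b|^2}\Big)^{1/3}.$$
The last factor is $e^{(\frac92-\frac32)|b|^2/3}=e^{|b|^2}\le e^{1/2}$. So $P_tq(x+h)\le e^{1/2}g_2(x)$ for $|h|\le\sqrt t$.

**Step 4: assembling $g$.** For $x\ne y$ take $t=|x-y|^2$. Every point of the segment from $x$ to $y$ is $x+h$ with $|h|\le\sqrt t$, so Step 3 gives $|P_tw(x)-P_tw(y)|\le e^{1/2}|x-y|\,g_2(x)$. With (7) at $x$ and $y$, where $\sqrt t=|x-y|$, (1) holds for $x,y\notin N$ with $g=\frac4{\sqrt\pi}z^*+e^{1/2}g_2$. Put $g=\infty$ on $N$. The norm bound holds with $C=\frac8{\sqrt\pi}+4^{2/3}e^{1/2}$. $\square$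

## 6. A telescoping approximation of $u$ with summable Lipschitz constants

**Choice of the approximations.** *We want smooth finite-dimensional drifts converging fast to $u$.* In a smooth sum $\sum_jF_jh_j$ with $F_j=f_j(W(k_1),\dots,W(k_l))$, replace each $k_i$ and $h_j$ by its projection on $H_m$. Then $W$ of a projected $k_i$ is a linear function of $X^{(m)}$, and since the $f_j$ and their derivatives are bounded and continuous, the new sums converge in $\mathbb L^{1,2}$ to the old one as $m\to\infty$. With the density recalled in Section 2, we find $m_1<m_2<\cdots$ and $V_k\in C_b^\infty(\mathbb R^{m_k};\mathbb R^{m_k})$ such that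
$$v_k=\sum_{j\le m_k}V_{k,j}(X^{(m_k)})\,e_j\to u\ \text{ in }\mathbb L^{1,2},\qquad w_k:=v_{k+1}-v_k,\quad\|w_k\|_{\mathbb L^{1,2}}\le2^{-k}.$$
The $v_k$ and $\nabla v_k$ are defined and continuous on all of $\Omega$.

**Tail sums.** View $w_k$ as a $C_b^\infty$ map of $\mathbb R^{m_{k+1}}$ into itself, let $g_k$ come from Lemma 1, and write $g_k$ also for $g_k(X^{(m_{k+1})})$. Put
$$G_{k,n}=\sum_{k\le j<n}g_j,\quad G_k=\sum_{j\ge k}g_j,\quad\Gamma_{k,n}=\sum_{k\le j<n}\|\nabla w_j\|,\quad\Gamma_k=\sum_{j\ge k}\|\nabla w_j\|.$$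
The $L^2$ norms of $g_j$ and $\|\nabla w_j\|$ are at most $C2^{-j}$ and $2^{-j}$. So $G_k\to0$ and $\Gamma_k\to0$ in $L^2$, and a.s., since they decrease in $k$.

**Versions.** The Borel set $\Omega_c=\{\sum_j|w_j|<\infty,\ \Gamma_1<\infty\}$ has full measure, and on it $v_k$ and $\nabla v_k$ converge. We choose $u=\lim v_k$, $\nabla u=\lim\nabla v_k$ on $\Omega_c$, and $0$ elsewhere. These are Borel versions, and $T$ changes only on a $P$-null set, which affects none of the image measures.

**The Lipschitz bound along $H$.** By (3), the coordinates of $\omega$ and $\omega+\hat h$ in $\mathbb R^{m_{j+1}}$ differ by a vector of length at most $|h|$. Applying (1) to $w_j$ and summing over $k\le j<n$, for all $\omega\in\Omega$, $h\in H$, $n>k$,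
$$|(v_n-v_k)(\omega+\hat h)-(v_n-v_k)(\omega)|\le|h|\,\big(G_{k,n}(\omega)+G_{k,n}(\omega+\hat h)\big).\tag{8}$$

## 7. Uniform multiplicity bounds and the proof of Theorem A

Let $T_n\omega=\omega+\widehat{v_n(\omega)}$, $\Phi_n=\mathrm{id}+V_n$ on $\mathbb R^{m_n}$, and $\Lambda_n=\Lambda_{v_n}$ as in (4). So $T_n(x,\xi)=(\Phi_n(x),\xi)$.

**Step 1: convergence of $\Lambda_n$.** *This transfers lower bounds from $u$ to $v_n$.* For the drifts of Section 4, $E\delta(v)^2=E|v|^2+E\,\mathrm{Tr}\big((\nabla v)^2\big)\le\|v\|_{\mathbb L^{1,2}}^2$. By linearity $\delta(v_n)$ converges in $L^2$; the limit is $\delta(u)$. Also $v_n\to u$ in $H$ and $\nabla v_n\to\nabla u$ in HS norm a.s., and $\det_2$ is continuous. Hence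
$$\Lambda_n\to\Lambda:=|d_c(-Du)|\exp\!\big(-\delta(u)-\tfrac12|u|^2\big)\quad\text{in probability.}$$
Up to null sets, $\Omega_+=\{\Lambda>0\}=\{m(\nabla u)>0\}$ by (2).

**Step 2: constants, none of which depends on $n$.** *We name a large set on which everything is quantitative.* Fix $\theta\in(0,1)$ and choose in this order:

1. $\eta\in(0,1/6)$ with $P(\Omega_+\cap\{m(\nabla u)<6\eta\})\le\theta$;
2. $R$ with $P(\Omega_+\cap\{\Lambda<2/R\})\le\theta$;
3. $k$ with $P(G_k>\eta/2)\le\theta$ and $P(\Gamma_k>\eta)\le\theta$;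
4. $\ell$ with $P(X^{(m_k)}\notin[-\ell,\ell)^{m_k})\le\theta$;
5. a partition of $[-\ell,\ell)^{m_k}$ into finitely many half-open cubes $Q_1,\dots,Q_J$ such that $\|\nabla V_k(a)-\nabla V_k(b)\|\le\eta$ for $a,b$ in the same cube.

For $n>k$ let
$$B_n=\Big\{G_{k,n}\le\tfrac\eta2,\ \Gamma_{k,n}\le\eta,\ \Lambda_n\ge\tfrac1R,\ m(\nabla v_n)\ge5\eta,\ X^{(m_k)}\in[-\ell,\ell)^{m_k}\Big\}.$$
All these quantities are Borel functions of $X^{(m_n)}$, so $B_n=\{X^{(m_n)}\in A_n\}$ with $A_n$ Borel. Now $G_{k,n}\le G_k$ and $\Gamma_{k,n}\le\Gamma_k$. If $\Lambda_n<1/R$, then $\Lambda<2/R$ or $|\Lambda_n-\Lambda|>1/R$. If $m(\nabla v_n)<5\eta$, then $m(\nabla u)<6\eta$ or $\|\nabla v_n-\nabla u\|>\eta$. Therefore, for some $n_0$,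
$$P(\Omega_+\setminus B_n)\le5\theta+P(|\Lambda_n-\Lambda|>\tfrac1R)+P(\|\nabla v_n-\nabla u\|>\eta)\le6\theta\qquad(n\ge n_0).$$

**Step 3: injectivity on $J$ pieces.** *This is the multiplicity bound.* Let $A_{n,j}$ be the set of $x\in A_n$ whose first $m_k$ coordinates lie in $Q_j$. Claim: $\Phi_n$ is injective on $A_{n,j}$.

Let $x,y\in A_{n,j}$ and regard $V_k$ as a map on $\mathbb R^{m_n}$. Then
$$\Phi_n(y)-\Phi_n(x)=(I+\nabla V_n(x))(y-x)+r_1+r_2-r_3,$$
where:

* $r_1=V_k(y)-V_k(x)-\nabla V_k(x)(y-x)=\int_0^1\big[\nabla V_k(x+s(y-x))-\nabla V_k(x)\big](y-x)\,ds$, so $|r_1|\le\eta|y-x|$, because the cube $Q_j$ is convex;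
* $r_2=(V_n-V_k)(y)-(V_n-V_k)(x)$, so $|r_2|\le\eta|y-x|$ by (8), since $G_{k,n}\le\eta/2$ at both points;
* $r_3=(\nabla V_n(x)-\nabla V_k(x))(y-x)$, so $|r_3|\le\Gamma_{k,n}(x)|y-x|\le\eta|y-x|$.

Since $m(\nabla v_n)\ge5\eta$ at $x$, the first term has norm at least $5\eta|y-x|$. Altogether $|\Phi_n(y)-\Phi_n(x)|\ge2\eta|y-x|$, which proves the claim.

**Step 4: a bound uniform in $n$.** *We turn injectivity into a bound for image measures.* Let $f\ge0$ be bounded and continuous on $\Omega$. On $A_n$, (5) and $\Lambda_n\ge1/R$ give $\varphi_{m_n}(x)\le R\,\varphi_{m_n}(\Phi_n(x))|\det\nabla\Phi_n(x)|$. With the change of variables formula on each $A_{n,j}$, writing $P^\perp=P_{m_n}^\perp$,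
$$\begin{aligned}E[f(T_n)\mathbf 1_{B_n}]&=\sum_{j=1}^J\int P^\perp(d\xi)\int_{A_{n,j}}f(\Phi_n(x),\xi)\,\varphi_{m_n}(x)\,dx\\&\le R\sum_{j=1}^J\int P^\perp(d\xi)\int_{A_{n,j}}f(\Phi_n(x),\xi)\,\varphi_{m_n}(\Phi_n(x))\,|\det\nabla\Phi_n(x)|\,dx\\&\le R\sum_{j=1}^J\int P^\perp(d\xi)\int_{\mathbb R^{m_n}}f(y,\xi)\,\varphi_{m_n}(y)\,dy=JR\,E[f].\end{aligned}$$
Hence $E[f(T_n)\mathbf 1_{\Omega_+}]\le JR\,E[f]+6\theta\|f\|_\infty$ for $n\ge n_0$. Since $\sup_t|T_n(\omega)_t-T(\omega)_t|\le|v_n-u|\to0$ a.s., letting $n\to\infty$ yields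
$$E[f(T)\mathbf 1_{\Omega_+}]\le JR\,E[f]+6\theta\|f\|_\infty.\tag{9}$$
Here $J$ and $R$ depend on $\theta$, but not on $f$.

**Step 5: null sets.** *We pass from continuous functions to sets.* Let $N$ be Borel with $P(N)=0$ and $K\subset N$ compact. Given $\varepsilon>0$, choose an open $O\supset K$ with $P(O)<\varepsilon$ and a continuous $f$ with $\mathbf 1_K\le f\le\mathbf 1_O$. By (9), $P(\Omega_+\cap\{T\in K\})\le JR\varepsilon+6\theta$. Let first $\varepsilon\to0$ with $\theta$ fixed, then $\theta\to0$: the probability is $0$. By inner regularity of the finite measure $(\mathbf 1_{\Omega_+}P)\circ T^{-1}$ on the Polish space $\Omega$, $P(\Omega_+\cap\{T\in N\})=0$. This proves Theorem A. $\blacksquare$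

## 8. Critical points have a null image: proof of Theorem B

We cannot argue by approximation as before: an image being null does not pass to uniform limits. Already on $[0,1]$, piecewise constant maps with finite image converge uniformly to the identity. So we work with $T$ itself. On a large set $T$ will factor as an injective map $S$, which moves only the directions beyond $H_m$, followed by maps of $\mathbb R^m$ that are Lipschitz with singular differential. (If $u=v_k$ and $m=m_k$, then $S=\mathrm{id}$ and we are looking at Sard's theorem for $\Phi_k$.)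

**Step 1: a good set.** *We collect uniform control of all remainders.* Fix $\theta>0$. Choose $k$ with $P(G_k>\frac18)\le\theta$ and $P(\Gamma_k>\frac14)\le\theta$, and by Egorov a Borel set $U$ with $P(U^c)\le\theta$ on which $G_j\to0$ uniformly. Let
$$A=\Omega_c\cap\{m(\nabla u)=0\}\cap\{G_k\le\tfrac18\}\cap\{\Gamma_k\le\tfrac14\}\cap U .$$
This is a Borel set. With our versions $A\subset\Omega_0$ by (2), and $P(\Omega_0\setminus A)\le3\theta$. We show $P(T(A))=0$.

**Step 2: $u$ is differentiable along $H$ on $A$.** *This replaces smoothness.* Let $\omega,\omega+\hat h\in A$. Letting $n\to\infty$ in (8) with $j\ge k$ in place of $k$,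
$$|(u-v_j)(\omega+\hat h)-(u-v_j)(\omega)|\le\varepsilon_j|h|,\qquad\varepsilon_j=2\sup_AG_j\to0,\quad\varepsilon_k\le\tfrac14.\tag{10}$$
On $\Omega_c$ also $\|\nabla u-\nabla v_j\|\le\Gamma_j$, with $\Gamma_j(\omega)\to0$. As $V_j\in C_b^\infty$, Taylor's formula gives a constant $c_j$ with
$$|u(\omega+\hat h)-u(\omega)-\nabla u(\omega)h|\le(\varepsilon_j+\Gamma_j(\omega))|h|+c_j|h|^2 .$$
Choosing $j$ large and then $|h|$ small, for each $\omega\in A$,
$$u(\omega+\hat h)-u(\omega)=\nabla u(\omega)h+o(|h|)\qquad\text{as }|h|\to0,\ \omega+\hat h\in A.\tag{11}$$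
Moreover $u=v_k+(u-v_k)$ is Lipschitz along $H$ on $A$: there is $\kappa$ with $|u(\omega+\hat h)-u(\omega)|\le\kappa|h|$ for $\omega,\omega+\hat h\in A$.

**Step 3: straightening the infinitely many directions.** *We reduce to $\mathbb R^m$.* Let $m=m_k$, $\pi$ the projection on $H_m$, $\pi^\perp=I-\pi$. As $v_k$ is $H_m$-valued, $\pi^\perp u=\pi^\perp(u-v_k)$; by (10) it is $\frac14$-Lipschitz along $H$ on $A$, and $\|\pi^\perp\nabla u\|\le\Gamma_k\le\frac14$ on $A$. Let $S\omega=\omega+\widehat{\pi^\perp u(\omega)}$. If $\omega,\omega'\in A$ and $S\omega'-S\omega=\hat h$ with $h\in H$, then $\omega'-\omega=\hat l$ with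
$$l=h-\pi^\perp\big(u(\omega')-u(\omega)\big),\qquad|l|\le|h|+\tfrac14|l|,\quad\text{so }|l|\le\tfrac43|h|.\tag{12}$$
Taking $h=0$ shows that $S$ is injective on $A$. By the Lusin–Souslin theorem (injective Borel images of Borel sets in Polish spaces are Borel, with Borel inverse), $S(A)$ is Borel and $\sigma=(S|_A)^{-1}$ is Borel. Since $T\omega=S\omega+\widehat{\pi u(\omega)}$ and the last term changes only the $x$-coordinate, in the coordinates $(x,\xi)$ of Section 3 we have $T\sigma(x,\xi)=(q_\xi(x),\xi)$ with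
$$q_\xi(x)=x+\pi u(\sigma(x,\xi)),\qquad x\in A_\xi:=\{x:(x,\xi)\in S(A)\}.$$
Thus the $\xi$-section of $T(A)$ is exactly $q_\xi(A_\xi)$.

**Step 4: the differential of $q_\xi$ is singular.** *Here the kernel of $I+\nabla u$ enters.* Let $x,x'\in A_\xi$, $h=x'-x\in H_m$, $\omega=\sigma(x,\xi)$, $\omega'=\sigma(x',\xi)$. Then $S\omega'-S\omega=\hat h$, so (12) applies, and $|q_\xi(x')-q_\xi(x)|\le|h|+\kappa|l|\le(1+\frac43\kappa)|h|$: $q_\xi$ is Lipschitz on $A_\xi$.

Fix $x$ and put $B=\nabla u(\omega)$. By (11) and (12), $l=h-\pi^\perp Bl+o(|h|)$, that is $(I+\pi^\perp B)l=h+o(|h|)$. Since $\|\pi^\perp B\|\le\frac14$, $M=(I+\pi^\perp B)^{-1}$ exists and $l=Mh+o(|h|)$. Using (11) again,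
$$q_\xi(x')-q_\xi(x)=h+\pi Bl+o(|h|)=h+\pi BMh+o(|h|)=\Theta h+o(|h|),\tag{13}$$
where, for $h\in H_m$, $(I+B)Mh=(I+\pi^\perp B)Mh+\pi BMh=h+\pi BMh$, so that $\Theta=(I+B)M|_{H_m}$ maps $H_m$ to $H_m$.

As $m(B)=0$, by (2) there is $y\ne0$ in $H$ with $(I+B)y=0$. Put $h_0=(I+\pi^\perp B)y=(I+B)y-\pi By=-\pi By\in H_m$. Then $Mh_0=y\ne0$, so $h_0\ne0$, and $\Theta h_0=(I+B)y=0$. Hence $\det\Theta=0$.

**Step 5: $q_\xi(A_\xi)$ is Lebesgue-null.** *We identify $\Theta$ with a genuine derivative.* Extend $q_\xi$ to a Lipschitz map $\tilde q$ of $\mathbb R^m$, coordinate by coordinate. By Rademacher and Lebesgue, almost every $x\in A_\xi$ is a density point of $A_\xi$ at which $\tilde q$ is differentiable. At such $x$, let $v$ be a unit vector and $\varepsilon\in(0,1)$. For small $r$ the ball $B(x+rv,\varepsilon r)$ meets $A_\xi$; otherwise $A_\xi$ would miss a fixed fraction $(\varepsilon/(1+\varepsilon))^m$ of $B(x,(1+\varepsilon)r)$ for arbitrarily small $r$. So there are $h_i\to0$ with $x+h_i\in A_\xi$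 and $h_i/|h_i|\to v$. Comparing (13) with the differentiability of $\tilde q$ along $h_i$ gives $\nabla\tilde q(x)v=\Theta v$. Hence $\det\nabla\tilde q=0$ a.e. on $A_\xi$, and the area formula gives $|q_\xi(A_\xi)|\le\int_{A_\xi}|\det\nabla\tilde q|\,dx=0$.

**Step 6: Fubini and the union.** *We assemble the sections.* $T(A)$ is the image of a Borel set under a Borel map, hence analytic and $P$-measurable. So there is a Borel $F\subset T(A)$ with $P(F)=P(T(A))$. Each $\xi$-section of $F$ lies in $q_\xi(A_\xi)$, a $\gamma_m$-null set, so $P(F)=0$ by Fubini. Thus $P(T(A))=0$.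

Let $A_i$ be the set $A$ for $\theta=1/i$, and $\Omega_0'=\bigcup_iA_i$. This Borel subset of $\Omega_0$ satisfies $P(\Omega_0\setminus\Omega_0')\le3/i$ for all $i$ and $P(T(\Omega_0'))=0$. If $N\supset T(\Omega_0')$ is a Borel $P$-null set, then $P(\Omega_0\cap\{T\notin N\})\le P(\Omega_0\setminus\Omega_0')=0$, so $(\mathbf 1_{\Omega_0}P)\circ T^{-1}\perp P$. $\blacksquare$

**Proof of the Corollary.** $P\circ T^{-1}$ is the sum of the two measures, the first absolutely continuous by Theorem A, the second singular by Theorem B; by uniqueness this is the Lebesgue decomposition. So $P\circ T^{-1}\ll P$ iff the second measure vanishes, that is, iff its total mass $P(\Omega_0)$ is $0$. $\blacksquare$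

## 9. The spaces $\mathbb D^{1,p}_{loc}(H)$: proof of Theorem C

**Definitions.** $\mathbb D^{1,p}(H)$ is the completion of the finite smooth sums $\sum_jF_jh_j$ under the norm $(E|u|^p+E\|\nabla u\|^p)^{1/p}$; for $p=2$ it is $\mathbb L^{1,2}$ up to an equivalent norm. A variable $u$ lies in $\mathbb D^{1,p}_{loc}(H)$ if there are events $\Omega_k\uparrow\Omega$ a.s. and $u^k\in\mathbb D^{1,p}(H)$ with $u=u^k$ a.s. on $\Omega_k$. By locality of $D$, one may define $Du=Du^k$ on $\Omega_k$. For example $u=e^{X_1^4}e_1$ is not in $L^2$, but it is in $\mathbb L^{1,2}_{loc}$: take $\Omega_k=\{|X_1|\le k\}$ and $u^k=e^{X_1^4}\chi_k(X_1)e_1$ with $\chi_k$ smooth of compact support, $\chi_k=1$ on $[-k,k]$. Here $d_c(-Du)$ vanishes only where $1+4X_1^3e^{X_1^4}=0$, a null event.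

**Step 1: from global to local.** *This reduces Theorem C to $\mathbb D^{1,p}(H)$.* Let $T^k$ be the transformation of $u^k$. On $\Omega_k$ we have, a.s., $T=T^k$ and $Du=Du^k$. Theorem A for $u^k$, in its restricted form with $\mathbf 1_{\Omega_+}$, gives $(\mathbf 1_{\Omega_+\cap\Omega_k}P)\circ T^{-1}\ll P$, and Theorem B for $u^k$ gives a Borel $P$-null set $N_k$ carrying $(\mathbf 1_{\Omega_0\cap\Omega_k}P)\circ T^{-1}$. Let $k\to\infty$: a $P$-null set has zero mass for $(\mathbf 1_{\Omega_+}P)\circ T^{-1}$ by monotone convergence, and $\bigcup_kN_k$ is a $P$-null set carrying $(\mathbf 1_{\Omega_0}P)\circ T^{-1}$. The Corollary follows as before. The set $\Omega_0'$ of Theorem B belongs to the chosen version of each $u^k$, and this is why the explicit set is excepted.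

For $p\ge2$, $\mathbb D^{1,p}(H)\subset\mathbb L^{1,2}$ and nothing remains. Let $1<p<2$.

**Step 2: Lemma 1 in $L^p$.** *We need $\|g\|_p\le C_p\big\|\,\|\nabla w\|\,\big\|_p$ with $C_p$ free of $n$.* The maps $w$ are still in $C_b^\infty$, so $z=\sqrt{-L}\,w\in L^2$, and (6) and (7) hold as they stand. By Step 1 of Section 5, $\|z^*\|_p\le\frac p{p-1}\|z\|_p$. For scalar $F$, Meyer's inequality (Nualart, *The Malliavin Calculus and Related Topics*, Sect. 1.5) says $\|\sqrt{-L}F\|_p\le c_p\|\nabla F\|_{L^p}$ with $c_p$ free of the dimension. If one has it for polynomials, apply it to the chaos truncations of $F\in C_b^\infty$: these and their images under $\nabla$ and $\sqrt{-L}$ converge in $L^2$, hence in $L^p$.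

For vector-valued $w=(w_1,\dots,w_n)$ take independent signs $\sigma_j=\pm1$ with expectation $E_\sigma$. Khintchine's inequality on the left gives $\kappa_p$ with
$$E|z|^p\le\kappa_pE\,E_\sigma\Big|\sum_j\sigma_jz_j\Big|^p=\kappa_pE_\sigma E\Big|\sqrt{-L}\sum_j\sigma_jw_j\Big|^p\le\kappa_pc_p^p\,E\,E_\sigma\Big|\sum_j\sigma_j\nabla w_j\Big|^p.$$
On the right, Jensen's inequality (here $p\le2$) gives
$$E_\sigma\Big|\sum_j\sigma_j\nabla w_j\Big|^p\le\Big(E_\sigma\Big|\sum_j\sigma_j\nabla w_j\Big|^2\Big)^{p/2}=\Big(\sum_j|\nabla w_j|^2\Big)^{p/2}=\|\nabla w\|^p.$$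
So $\|z\|_p\le\kappa_p^{1/p}c_p\big\|\,\|\nabla w\|\,\big\|_p$.

For the second term let $\alpha=\frac{1+p}2\in(1,p)$, $\alpha'=\frac\alpha{\alpha-1}$, and $g_2=(\sup_sP_sq^\alpha)^{1/\alpha}$. The maximal inequality in $L^{p/\alpha}$ has constant $\frac p{p-\alpha}$ and gives $\|g_2\|_p\le\big(\frac p{p-\alpha}\big)^{1/\alpha}\|q\|_p$. Hölder with exponents $\alpha,\alpha'$ produces the factor
$$\Big(E\,e^{\alpha'\langle b,Z\rangle-\alpha'|b|^2/2}\Big)^{1/\alpha'}=e^{(\alpha'-1)|b|^2/2}\le e^{(\alpha'-1)/4}.$$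
Thus (1) holds with $g=\frac4{\sqrt\pi}z^*+e^{(\alpha'-1)/4}g_2$ off $N$ and $g=\infty$ on $N$, and the norm bound is as required.

**Step 3: the rest of the argument.** *We check every place where $L^2$ was used.* In Section 6, choose $v_k\to u$ in $\mathbb D^{1,p}(H)$ with $\|w_k\|_{\mathbb D^{1,p}(H)}\le2^{-k}$; the projection argument works in $L^p$ for the same reason. Then $\|g_k\|_p\le C_p2^{-k}$, so $G_k$ and $\Gamma_k$ tend to $0$ in $L^p$ and, being monotone, a.s.; $\Omega_c$ has full measure because $\sum_j\|w_j\|_{\mathbb D^{1,p}(H)}<\infty$. In Section 7, the only other use of $L^2$ is $\delta(v_n)\to\delta(u)$. Now this holds in $L^p$, by continuity of $\delta:\mathbb D^{1,p}(H)\to L^p$ for $p>1$ (Nualart, same section). All that was needed is that $\Lambda_n$ converges in probability to a limit which is positive exactly on $\{d_c(-Du)\ne0\}$, up to null sets. Everything else in Sections 7 and 8 uses only (8), the a.s. convergence of $v_n,\nabla v_n,G_k,\Gamma_k$, and the smoothness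 of the $V_k$, and holds word for word. $\blacksquare$
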